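# Surjective maps of $\mathcal B(X)$ that preserve the spectra of commutators

## 1. Conjugations, transposes, and a sign that escapes

Let $X$ and $Y$ be infinite-dimensional complex Banach spaces, $\mathcal B(X)$ and $\mathcal B(Y)$ their algebras of bounded operators, $\sigma(A)$ the spectrum of $A$, and $[T,S]=TS-ST$. We want all maps $\varphi$ from $\mathcal B(X)$ onto $\mathcal B(Y)$ with
$$\sigma([\varphi(T),\varphi(S)])=\sigma([T,S])\qquad(T,S\in\mathcal B(X)).\tag{1}$$
The map is onto, and that is all we assume: no linearity, no additivity, no continuity.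

What would one guess? A commutator does not see scalars, and a spectrum does not see similarity. So $\varphi(T)=ATA^{-1}+\eta(T)I$ satisfies (1) for every bounded linear bijection $A:X\to Y$ and every function $\eta:\mathcal B(X)\to\mathbb C$, however wild. Since $[-T,-S]=[T,S]$, we may also put a global sign in front of $ATA^{-1}$.

The other natural candidate is transposition. With $T^*$ the Banach-space adjoint on the dual $X^*$,
$$[T^*,S^*]=T^*S^*-S^*T^*=(ST)^*-(TS)^*=-[T,S]^*,\tag{2}$$
and an operator and its adjoint have the same spectrum. So transposing changes $\sigma([T,S])$ into $-\sigma([T,S])$. Is that harmless? Test it on three basis vectors: let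
$$Te_1=e_2,\quad Te_2=e_3,\quad Te_3=0;\qquad Se_1=0,\quad Se_2=e_1,\quad Se_3=\tfrac13e_2 .$$
Then $TS$ is diagonal with entries $0,1,\frac13$, and $ST$ is diagonal with entries $1,\frac13,0$. So $[T,S]=\operatorname{diag}(-1,\frac23,\frac13)$. On $\ell^2$ (extend by $0$) the spectrum is $\{0,-1,\frac23,\frac13\}$, which is not symmetric about $0$. Hence $T\mapsto T^{t}$ (transposed matrix) on $\mathcal B(\ell^2)$ violates (1). The cure is a factor $i$: because $i^2=-1$, we have $[iT^t,iS^t]=-[T^t,S^t]=[T,S]^t$. So the refined guess is: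

> $\varphi(T)=\varepsilon ATA^{-1}+\eta(T)I$ or $\varphi(T)=i\varepsilon AT^*A^{-1}+\eta(T)I$, with one fixed sign $\varepsilon$.

Test this on the smallest algebra, $2\times2$ matrices, although it is outside our setting. A commutator has trace $0$, so a $2\times 2$ commutator has eigenvalues $\lambda,-\lambda$, and its spectrum is unchanged under $\lambda\mapsto-\lambda$. So on $2\times2$ matrices we may choose a sign $\varepsilon(T)$ for each $T$ independently, and $T\mapsto \varepsilon(T)T$ still preserves spectra of commutators.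

This survives in infinite dimensions. Let $F_1(X)$ be the set of operators of rank at most $1$, and put
$$\varphi(T)=-T\ \text{ for }T\in\mathbb CI+F_1(X),\qquad \varphi(T)=T\ \text{ otherwise}.$$
This is a bijection of $\mathcal B(X)$, since $\mathbb CI+F_1(X)$ is closed under $T\mapsto -T$. If $T=c+R$ with $R\in F_1(X)$, then $[T,S]=[R,S]$ has rank at most $2$ and trace $0$. Its nonzero eigenvalues, counted with multiplicity, are at most two in number and add up to $0$; so the spectrum is $\{0,\lambda,-\lambda\}$ for some $\lambda$. Now check (1). If both or neither of $T,S$ lie in $\mathbb CI+F_1(X)$, the signs cancel. If exactly one does, the sign is $-1$ but the spectrum is symmetric. So (1) holds.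

And yet this $\varphi$ is not of the guessed form. Maps of the guessed form are additive modulo scalars. Take $R$ of rank $1$ and $S$ of rank $4$. Neither $S$ nor $R+S$ lies in $\mathbb CI+F_1(X)$: if one did, $S-c$ would have rank at most $2$ for some scalar $c$, which forces $c=0$ because a nonzero scalar does not have finite rank, and then $\operatorname{rank}S\le2$. So $\varphi(R+S)=R+S$ while $\varphi(R)+\varphi(S)=-R+S$, and the difference $2R$ is not scalar.

This also disposes of the first method of proof one would try, namely to show that $\varphi(T+S)-\varphi(T)-\varphi(S)$ commutes with everything, so that $\varphi$ is additive modulo scalars, and then to work with additive maps. That intermediate statement is false. The sign has to be carried, operator by operator, through the whole proof, and it may depend on $T$ exactly where all commutators $[T,S]$ have symmetric spectrum.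

## 2. The exceptional set and the theorems

Some conventions. $I$ is the identity, and we write $T+c$ for $T+cI$. For $x\in X$, $f\in X^*$ we let $x\otimes f$ be the operator $z\mapsto f(z)x$; on $\ell^2$ the matrix unit $E_{jk}$ is $e_j\otimes e_k^*$, with $e_k^*$ the coordinate functionals. We write $u\parallel v$ if the nonzero vectors $u,v$ are proportional, and $\mu M=\{\mu m:m\in M\}$ for $M\subset\mathbb C$.

**Definition (symmetric set).** $M\subset\mathbb C$ is symmetric if $M=-M$. For example $\{0,i,-i\}$ is symmetric and $\{0,-1,\frac23,\frac13\}$ is not.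

**Definition (degree at most 2).** $T$ has degree $\le2$ if $T^2\in\operatorname{span}(I,T)$. Non-scalar idempotents and operators with square $0$ are examples. The chain $e_1\mapsto e_2\mapsto e_3\mapsto0$ of Section 1 does not have degree $\le2$, because $T^2e_1=e_3\notin\operatorname{span}(e_1,Te_1)$. An operator of degree $\le 2$ is annihilated by a monic quadratic polynomial. If its roots $a\neq b$ are distinct, then $P=(T-b)/(a-b)$ is idempotent and $T=b+(a-b)P$; if the root $a$ is double, then $N=T-a$ has $N^2=0$. So degree $\le2$ means $T=\alpha+\beta P$ with $P^2=P$, or $T=\alpha+N$ with $N^2=0$.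

**Definition (rank-one nilpotents).** $N_1(X)=\{x\otimes f:x\neq0,\ f\neq0,\ f(x)=0\}$. Since $(x\otimes f)^2=f(x)\,x\otimes f$, these are the nonzero operators of rank one with square $0$; $E_{12}$ is one, $E_{11}$ is not.

**Definition (exceptional set).**
$$\mathcal S(X)=\{T\in\mathcal B(X):\ \sigma([T,S])=-\sigma([T,S])\ \text{ for all }S\in\mathcal B(X)\}.\tag{3}$$
By Section 1, $\mathbb CI+F_1(X)\subset\mathcal S(X)$. An operator acting as the chain $e_1\mapsto e_2\mapsto e_3\mapsto0$ on a complemented three-dimensional space and as $0$ on the complement is not in $\mathcal S(X)$.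

**Theorem 1.** A surjective map $\varphi:\mathcal B(X)\to\mathcal B(Y)$ satisfies (1) if and only if there are functions $\eta:\mathcal B(X)\to\mathbb C$ and $\varepsilon:\mathcal B(X)\to\{1,-1\}$, with $\varepsilon$ constant on $\mathcal B(X)\setminus\mathcal S(X)$, such that one of the following holds:

1. $\varphi(T)=\varepsilon(T)\,ATA^{-1}+\eta(T)I$ for all $T$, where $A:X\to Y$ is a bounded linear bijection;
2. $X$ and $Y$ are reflexive and $\varphi(T)=i\,\varepsilon(T)\,AT^*A^{-1}+\eta(T)I$ for all $T$, where $A:X^*\to Y$ is a bounded linear bijection.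

(A map of form 1 is onto iff $T\mapsto\varepsilon(T)T+\eta(T)I$ is onto $\mathcal B(X)$; a map of form 2 is onto iff $T\mapsto i\varepsilon(T)T+\eta(T)I$ is onto $\mathcal B(X)$.)

The set $\mathcal S(X)$ depends only on $X$. Theorem 1 does not depend on a more explicit description of it than (3), but here is what can be proved.

**Theorem 2.**
(a) If $T\in\mathcal S(X)$, then $T$ has degree $\le2$; i.e. $T=\alpha+\beta P$ with $P^2=P$, or $T=\alpha+N$ with $N^2=0$.
(b) All $\alpha+\beta P$ with $P^2=P$ lie in $\mathcal S(X)$.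
(c) Let $N^2=0$. Then $\alpha+N\in\mathcal S(X)$ iff for every $S\in\mathcal B(X)$ with $I-[N,S]$ invertible, $I+SN$ is injective. This holds if $N$ is compact.
(d) Let $N^2=0$. If $UNV=I_Z$ for some $V\in\mathcal B(Z,X)$, $U\in\mathcal B(X,Z)$ and some infinite-dimensional Banach space $Z$ with $Z\cong Z\oplus Z\cong Z\oplus\mathbb C$, then $\alpha+N\notin\mathcal S(X)$.
(e) If $X$ is a Hilbert space, $\mathcal S(X)=\{\alpha+\beta P:P^2=P\}\cup\{\alpha+N:N^2=0,\ N\text{ compact}\}$.

**Corollary 3.** If in Theorem 1 $\varphi$ is moreover additive, or norm continuous, then $\varepsilon$ can be taken constant. Forms 1 and 2 exclude each other.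

## 3. Polynomials and rank-one test operators

We first collect the textbook facts that will be used.

**Fact A (polynomials).** Call a function $p$ on a complex vector space $V$ polynomial if $p(s_1v_1+\dots+s_nv_n)$ is a polynomial in $s_1,\dots,s_n$ for all $v_1,\dots,v_n\in V$. A finite product of nonzero polynomial functions is nonzero. Indeed, choose for each factor a point where it is nonzero and restrict to the span of these points; the ring $\mathbb C[s_1,\dots,s_n]$ has no zero divisors, and a nonzero polynomial is a nonzero function.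

**Fact B (finite rank).** If $C\in\mathcal B(X)$ maps $X$ into a finite-dimensional space $E$, then $\sigma(C)=\{0\}\cup\sigma(C|_E)$. Indeed $C$ is not onto, so $0\in\sigma(C)$. Let $\lambda\ne0$. An eigenvector for $\lambda$ lies in $E$. If $\lambda\notin\sigma(C|_E)$, then $\lambda-C$ is injective, and it is onto: given $w$, solve $(\lambda-C)u=Cw$ with $u\in E$; then $z=\lambda^{-1}(w+u)$ satisfies $(\lambda-C)z=w+u-\lambda^{-1}Cw-\lambda^{-1}Cu=w$. The trace is $\operatorname{tr}C=\operatorname{tr}(C|_E)$; we have $\operatorname{tr}(x\otimes f)=f(x)$, and $\operatorname{tr}(BC)=\operatorname{tr}(CB)$ if $C$ has finite rank.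

**Fact C.** $I-GH$ is invertible iff $I-HG$ is; the inverse of $I-HG$ is $I+H(I-GH)^{-1}G$.

**Fact D.** If $Rx\in\mathbb Cx$ for all $x$, then $R$ is scalar. If $x,y$ are independent, $Rx=\lambda x$, $Ry=\mu y$, $R(x+y)=\nu(x+y)$, then $\lambda=\nu=\mu$.

**Fact E.** For an operator on a finite-dimensional space $F$ with minimal polynomial $m$, some vector $v\in F$ has minimal polynomial $m$. For each root $\lambda_j$ of $m$ the kernel of $\frac{m(z)}{z-\lambda_j}$ evaluated at the operator is a proper subspace. A complex vector space is not a finite union of proper subspaces, so take $v$ outside all of them; its minimal polynomial divides $m$ but no $m/(z-\lambda_j)$.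

From the Hahn–Banach theorem we use that independent vectors have biorthogonal functionals, and that a vector outside a finite-dimensional subspace is separated from it by a functional vanishing on the subspace. From linear algebra we use that independent functionals $f_1,\dots,f_n$ take any prescribed values at some common point, and that $h\in\operatorname{span}(f_1,\dots,f_n)$ iff $h$ vanishes on $\bigcap\ker f_j$. For $x\in X$ write $x^\perp=\{f\in X^*:f(x)=0\}$.

Now test $T$ against a rank-one operator $R=x\otimes f$. The operator $C=[T,R]$ has rank $\le2$ and trace $0$, so by the argument of Section 1 $\sigma(C)=\{0,\lambda,-\lambda\}$, and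
$$\lambda^2=q(T,R):=\tfrac12\operatorname{tr}(C^2).$$
From $C^2=TRTR-TR^2T-RT^2R+RTRT$ and $R^2=f(x)R$: the first and last terms have trace $f(Tx)^2$, and the two middle products $TR^2T$ and $RT^2R$ have trace $f(x)f(T^2x)$. Hence
$$q(T,R)=f(Tx)^2-f(x)f(T^2x).\tag{4}$$
We set $q(T,0)=0$. Thus $\sigma([T,R])$ and $q(T,R)$ determine each other. Clearly $q(T+c,R)=q(T,R)$ and $q(T,\mu R)=\mu^2q(T,R)$. If $f(x)=0$, then $q(T,R)=f(Tx)^2=\operatorname{tr}(TR)^2$. If also $T$ is of rank one, (4) gives
$$q(x\otimes f,\,y\otimes g)=f(y)g(x)\bigl(f(y)g(x)-f(x)g(y)\bigr),\tag{5}$$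
which is symmetric in the two operators. Two checks: $[E_{12},E_{21}]=E_{11}-E_{22}$ has eigenvalues $\pm1$, and (5) gives $q=1\cdot(1-0)=1$. For $E_{11}$ and $W=(e_1+e_2)\otimes(e_1^*+e_2^*)$, the commutator is $E_{12}-E_{21}$ with eigenvalues $\pm i$, and (5) gives $q=1\cdot(1-2)=-1$.

So a nilpotent rank-one test operator sees the number $f(Tx)$ up to sign, with a sign that could a priori depend on $(x,f)$. The first lemma says that for one fixed $T$ these signs fit together.

**Lemma 1.** If $T,T'\in\mathcal B(X)$ and $f(T'x)^2=f(Tx)^2$ whenever $f(x)=0$, then $T'\in T+\mathbb CI$ or $T'\in-T+\mathbb CI$.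

*Proof.* Put $R_\pm=T'\pm T$. Fix $x$. For all $f\in x^\perp$ we have $f(R_-x)f(R_+x)=f(T'x)^2-f(Tx)^2=0$. So $x^\perp$ is the union of the two subspaces $\{f:f(R_-x)=0\}$ and $\{f:f(R_+x)=0\}$ of itself. A vector space is not a union of two proper subspaces, so one of them is all of $x^\perp$. By Hahn–Banach, $R_-x\in\mathbb Cx$ or $R_+x\in\mathbb Cx$.

The choice may still depend on $x$. Suppose neither $R_+$ nor $R_-$ is scalar. By Fact D there are $x_\pm$ with $x_\pm,R_\pm x_\pm$ independent, and there are $g_\pm,h_\pm\in X^*$ biorthogonal to $(x_\pm,R_\pm x_\pm)$. The polynomial functions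
$$p_\pm(x)=g_\pm(x)h_\pm(R_\pm x)-h_\pm(x)g_\pm(R_\pm x)$$
satisfy $p_\pm(x_\pm)=1$, and $p_\pm(x)=0$ whenever $R_\pm x\in\mathbb Cx$. By the first paragraph $p_+p_-=0$ everywhere, contradicting Fact A. $\square$

**Lemma 2.** If $\sigma([T,W])=\sigma([T',W])$ for all $W\in F_1(X)$, then $T'\in\pm T+\mathbb CI$.

*Proof.* Take $W=x\otimes f$ with $f(x)=0$. Then $q(T,W)=q(T',W)$ reads $f(Tx)^2=f(T'x)^2$, and Lemma 1 applies. $\square$

## 4. Counting spectral points: degree and rank

We need to recognize two classes of operators from the spectra of their commutators: those of degree $\le2$ and those in $\mathbb CI+F_1(X)$.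

**Lemma 3.** If $x,Tx,T^2x$ are linearly dependent for every $x$, then $T$ has degree $\le2$.

*Proof.* Scalars have degree $\le2$, so let $T$ be non-scalar and choose $x_0$ with $x_0,Tx_0$ independent. Every $\operatorname{span}(x,Tx)$ is $T$-invariant: if $x,Tx$ are independent, then $T^2x$ lies in their span by hypothesis; if they are dependent and $x\ne0$, then $x$ is an eigenvector. On a finite-dimensional invariant subspace $F$, the minimal polynomial of $T|_F$ is by Fact E that of some vector $v\in F$, hence of degree $\le2$, since $v,Tv,T^2v$ are dependent. Let $p$ be the minimal polynomial on $F_0=\operatorname{span}(x_0,Tx_0)$; it has degree $2$ because $x_0,Tx_0$ are independent. For any $y$, the minimal polynomial on $F_0+\operatorname{span}(y,Ty)$ is divisible by $p$ and has degree $\le2$, so it equals $p$, and $p(T)y=0$. Hence $p(T)=0$. $\square$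

**Lemma 4.** If $T$ is not of degree $\le2$, there is a finite rank $S$ with $\sigma([T,S])=\{0,-1,\frac23,\frac13\}$ (four points, not symmetric).

*Proof.* This is the example of Section 1 with the chain found inside $T$. By Lemma 3 choose $x$ with $e_1=x$, $e_2=Tx$, $e_3=T^2x$ independent; let $E$ be their span, and choose $f_2,f_3\in X^*$ with $f_i(e_j)=\delta_{ij}$ for $j=1,2,3$. Put $r=\frac13$ and $S=e_1\otimes f_2+r\,e_2\otimes f_3$. Then
$$C=[T,S]=e_2\otimes f_2+r\,e_3\otimes f_3-e_1\otimes T^*f_2-r\,e_2\otimes T^*f_3$$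
maps $X$ into $E$. Put $\beta=f_2(Te_3)$, $\gamma=f_3(Te_3)$. Since $(T^*f_i)(e_j)=f_i(e_{j+1})$ for $j=1,2$,
$$Ce_1=-e_1,\qquad Ce_2=e_2-re_2=(1-r)e_2,\qquad Ce_3=re_3-\beta e_1-\gamma r e_2 .$$
So $C|_E$ is triangular with diagonal $-1,1-r,r$, and $\sigma(C)=\{0,-1,\frac23,\frac13\}$ by Fact B. $\square$

**Lemma 5.** $T\in\mathbb CI+F_1(X)$ iff $\sigma([T,S])$ has at most $3$ points for every $S\in\mathcal B(X)$.

*Proof.* If $T\in\mathbb CI+F_1(X)$, then $[T,S]$ has rank $\le2$ and trace $0$, so its spectrum is some $\{0,\lambda,-\lambda\}$.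

Let $T\notin\mathbb CI+F_1(X)$. If $T$ is not of degree $\le2$, Lemma 4 gives four points. Otherwise $T=\alpha+\beta P$ with $\beta\ne0$, $P^2=P$, or $T=\alpha+N$, $N^2=0$. In the first case $\operatorname{rank}P\ge2$, and also $\operatorname{rank}(I-P)\ge2$ because $T=\alpha+\beta-\beta(I-P)$. In the second case $\operatorname{rank}N\ge2$.

*First case.* Take independent $e_1,e_2\in\operatorname{ran}P$ and $e_3,e_4\in\ker P$, and biorthogonal $f_1,\dots,f_4\in X^*$ with $f_1,f_2$ vanishing on $\ker P$ and $f_3,f_4$ on $\operatorname{ran}P$. (Take functionals biorthogonal to $e_1,\dots,e_4$ and compose the first two with $P$, the last two with $I-P$.) For $S=e_1\otimes f_3+e_3\otimes f_1+2(e_2\otimes f_4+e_4\otimes f_2)$ we have $PS=e_1\otimes f_3+2e_2\otimes f_4$ and $SP=e_3\otimes f_1+2e_4\otimes f_2$. So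
$$[P,S]=e_1\otimes f_3-e_3\otimes f_1+2(e_2\otimes f_4-e_4\otimes f_2).$$
On $\operatorname{span}(e_1,e_3)$ this is $e_1\mapsto-e_3$, $e_3\mapsto e_1$, with eigenvalues $\pm i$; on $\operatorname{span}(e_2,e_4)$ the eigenvalues are $\pm2i$. The spectrum $\{0,\pm i,\pm2i\}$ has five points, and so has $\sigma([T,S])=\beta\sigma([P,S])$.

*Second case.* Take $x_1,x_2$ with $Nx_1,Nx_2$ independent. Then $x_1,x_2,Nx_1,Nx_2$ are independent: applying $N$ to a linear relation kills the coefficients of $x_1,x_2$, and then the others vanish. Take $f_1,f_2\in X^*$ with $f_i(Nx_j)=\delta_{ij}$, $f_i(x_j)=0$, and $S=x_1\otimes f_1+2x_2\otimes f_2$. Then $Sx_j=0$ and $SNx_j=jx_j$, so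
$$[N,S]x_j=-jx_j,\qquad [N,S]Nx_j=NSNx_j=jNx_j .$$
The range of $[N,S]$ lies in the span of the four vectors, so its spectrum is $\{0,\pm1,\pm2\}$. $\square$

## 5. Which square-zero operators are exceptional

Here we prove Theorem 2.

**Part (a).** If $T$ is not of degree $\le2$, Lemma 4 gives $S$ with $\sigma([T,S])$ not symmetric. The two forms were derived in Section 2.

**Part (b).** We look for a similarity between $[T,S]$ and a multiple $-[T,S]$ of itself. If $\beta=0$, all commutators are $0$. In general put $J=2P-I$, so that $J^2=I$ and $\alpha+\beta P=(\alpha+\frac\beta2)+\frac\beta2J$. Since $J^{-1}=J$,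
$$J[J,S]J^{-1}=J(JS-SJ)J=SJ-JS=-[J,S],$$
so $[J,S]$ is similar to its negative, and its spectrum is symmetric.

**Part (c).** Scalars drop out, so we discuss $N$. The tool is a factorization. Since $N^2=0$,
$$I-[N,S]=(I+SN)(I-NS),\qquad I+[N,S]=(I-SN)(I+NS),\tag{6}$$
because in each product the quartic term is $SN^2S=0$.

*If.* Assume the criterion and let $\lambda\notin\sigma([N,S])$; we show $-\lambda\notin\sigma([N,S])$. For $\lambda=0$ there is nothing to do. For $\lambda\ne0$, replacing $S$ by $S/\lambda$ reduces to $\lambda=1$. So $I-[N,S]$ is invertible. By (6) $I+SN$ is surjective; by hypothesis it is injective; hence it is invertible, and so is $I-NS=(I+SN)^{-1}(I-[N,S])$. By Fact C, $I+NS$ and $I-SN$ are invertible, and then so is $I+[N,S]$ by (6).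

*Only if.* Let $N\in\mathcal S(X)$ and $I-[N,S]$ be invertible. By symmetry $I+[N,S]$ is invertible, so its right factor $I+NS$ is injective. If $SNx=-x$ with $x\ne0$, then $Nx\ne0$ and $NS(Nx)=N(SNx)=-Nx$, contradicting that injectivity. So $I+SN$ is injective.

*Compact $N$.* If $I-[N,S]$ is invertible, $I+SN$ is surjective by (6). As $SN$ is compact, the Riesz–Schauder theory makes $I+SN$ injective. So the criterion holds.

**Part (d).** To see what to aim for, take $N=\begin{pmatrix}0&I\\0&0\end{pmatrix}$ on $Z\oplus Z$ and $S=\begin{pmatrix}p&m\\c&s\end{pmatrix}$. Then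
$$[N,S]=\begin{pmatrix}c&s-p\\0&-c\end{pmatrix}.$$
If the corner $a=s-p$ is $0$, the spectrum is $\sigma(c)\cup-\sigma(c)$, symmetric. So diagonal examples cannot work; we must choose $c$ and $a$ so that the corner $a$ repairs the non-invertibility at $1$ but not at $-1$. First we find this $2\times2$ picture inside a general $N$.

**Step 1: normalizing.** The purpose is to arrange $UV=0$. Replace $V$ by $V-NVUV$. Since $N^2=0$, still $UNV=I_Z$, and the new product is $UV-(UNV)UV=0$. Put $P=VUN$ and $Q=NVU$. Then $P^2=V(UNV)UN=P$ and $Q^2=NV(UNV)U=Q$, $PQ=VUN^2VU=0$, $QP=NV(UV)UN=0$. As $PV=V$ and $QNV=NV$, $\operatorname{ran}P=VZ$ and $\operatorname{ran}Q=NVZ$. Moreover $UNP=UN$ and $UQ=U$, so $Pw=Qw=0$ forces $UNw=0$ and $Uw=0$.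

**Step 2: the $2\times2$ block.** The purpose is to realize every matrix $\begin{pmatrix}c&a\\0&-c\end{pmatrix}$. For $c,a\in\mathcal B(Z)$ let $S=VcU-NVaU$. Then $NS=NVcU$ and $SN=VcUN-NVaUN$, so
$$C:=[N,S]=NVcU-VcUN+NVaUN .$$
$C$ vanishes on $\ker P\cap\ker Q$ by Step 1. Using $UNV=I_Z$, $UV=0$, $N^2=0$ we get
$$C(NVz)=NVcz,\qquad C(Vz)=-Vcz+NVaz .$$
The maps $NV:Z\to\operatorname{ran}Q$ and $V:Z\to\operatorname{ran}P$ are isomorphisms, with inverses given by $U$ and $UN$. As $X=\operatorname{ran}Q\oplus\operatorname{ran}P\oplus(\ker P\cap\ker Q)$, $C$ is similar to $\begin{pmatrix}c&a\\0&-c\end{pmatrix}\oplus0$ on $(Z\oplus Z)\oplus(\ker P\cap\ker Q)$.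

**Step 3: choosing $c$ and $a$.** The purpose is to have $1\notin\sigma(C)$ and $-1\in\sigma(C)$. From an isomorphism $G:Z\oplus\mathbb C\to Z$ we get $L\in\mathcal B(Z)$, $Lz=G(z,0)$, an isomorphism onto a closed hyperplane, and $R\in\mathcal B(Z)$, the first component of $G^{-1}$, with $RL=I$ and $\dim\ker R=1$. Identify $Z$ with $Z\oplus Z$, and for small $s>0$ put
$$c=(I-sL)\oplus(-I+sR).$$
Then $I-c=sL\oplus(2-sR)$, with $2-sR$ invertible, is injective with range of codimension $1$; let $\mathbb Cw$ be a complement. And $I+c=(2-sL)\oplus sR$ is surjective with one-dimensional kernel $\mathbb Ck$, $k\ne0$. Let $\kappa\in Z^*$ with $\kappa(k)=1$ and $a=-w\otimes\kappa$.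

The operator $\begin{pmatrix}I-c&-a\\0&I+c\end{pmatrix}$ is bijective. Injective: a kernel vector is $(z_1,tk)$ with $(I-c)z_1+tw=0$; since $w\notin\operatorname{ran}(I-c)$, $t=0$, and then $z_1=0$. Surjective: given $(y_1,y_2)$, solve $(I+c)z_2=y_2$; adding a multiple of $k$ to $z_2$ changes $\kappa(z_2)$ arbitrarily, so we can arrange that $y_1+az_2=y_1-\kappa(z_2)w\in\operatorname{ran}(I-c)$, and then solve $(I-c)z_1=y_1+az_2$. So $1\notin\sigma(C)$. On the other hand $\begin{pmatrix}I+c&a\\0&I-c\end{pmatrix}$ kills $(k,0)$, so $-1\in\sigma(C)$. Hence $N\notin\mathcal S(X)$, and so $\alpha+N\notin\mathcal S(X)$.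

**Part (e).** By (a)–(c) we must show that a non-compact $N$ with $N^2=0$ is not in $\mathcal S(X)$. For some $\delta>0$ the spectral subspace $M$ of $|N|$ for $[\delta,\infty)$ is infinite-dimensional; otherwise $|N|$ would be a norm limit of finite rank operators and $N$ would be compact. On $M$ we have $\|Nx\|=\||N|x\|\ge\delta\|x\|$, so $NM$ is closed. Let $V:M\to X$ be the inclusion and $U=(N|_M)^{-1}\circ(\text{orthogonal projection onto }NM)$. Then $UNV=I_M$, and $M\cong M\oplus M\cong M\oplus\mathbb C$, being an infinite-dimensional Hilbert space. Part (d) applies with $Z=M$. This proves Theorem 2. $\square$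

## 6. The listed maps satisfy the spectral identity

Let $\varphi$ have form 1 or 2 of Theorem 1. If $\varepsilon(T)\varepsilon(S)=-1$, then $T$ and $S$ are not both outside $\mathcal S(X)$, because $\varepsilon$ is constant there; as $\sigma([S,T])=-\sigma([T,S])$, the set $\sigma([T,S])$ is symmetric whichever of the two is exceptional. So in all cases $\varepsilon(T)\varepsilon(S)\sigma([T,S])=\sigma([T,S])$. In form 1,
$$[\varphi(T),\varphi(S)]=\varepsilon(T)\varepsilon(S)\,A[T,S]A^{-1}.$$
In form 2, by (2), $[\varphi(T),\varphi(S)]=i^2\varepsilon(T)\varepsilon(S)A[T^*,S^*]A^{-1}=\varepsilon(T)\varepsilon(S)A[T,S]^*A^{-1}$. Both have spectrum $\varepsilon(T)\varepsilon(S)\sigma([T,S])=\sigma([T,S])$.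

The parenthetical statement on surjectivity: $\Phi(T)=ATA^{-1}$, respectively $\Phi(T)=AT^*A^{-1}$ with $X$ reflexive, is a linear bijection $\mathcal B(X)\to\mathcal B(Y)$ with $\Phi(I)=I$, and $\varphi(T)=\Phi(\varepsilon(T)T+\eta(T)I)$, respectively $\varphi(T)=\Phi(i\varepsilon(T)T+\eta(T)I)$.

From here to the end of Section 12, $\varphi:\mathcal B(X)\to\mathcal B(Y)$ is onto and satisfies (1).

## 7. A bijection between lines of rank-one operators

Since signs cannot be controlled at first, we pass to objects that do not see them, the lines $\langle R\rangle=\mathbb CR$ spanned by rank-one operators $R\ne0$.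

**Step 1: $\varphi$ respects $\mathbb CI+F_1$.** The purpose is to get rank-one operators into play. By Lemma 5 in $Y$ and surjectivity, $\varphi(T)\in\mathbb CI+F_1(Y)$ iff $\sigma([\varphi(T),\varphi(S)])$ has at most $3$ points for all $S\in\mathcal B(X)$. By (1) and Lemma 5 in $X$, this means $T\in\mathbb CI+F_1(X)$. So for $R\in F_1(X)$ there is $\psi(R)\in F_1(Y)$ with $\varphi(R)-\psi(R)\in\mathbb CI$. It is unique, since two choices differ by a scalar of rank at most $2$, hence by $0$.

**Step 2: the rules for $\psi$.** The purpose is to show that $\psi$ is a bijection up to signs, homogeneous up to signs, and compatible with $q$.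

(i) For $T\in\mathcal B(X)$ and $R\in F_1(X)$,
$$q(\varphi(T),\psi(R))=q(T,R),\tag{7}$$
because $[\varphi(T),\psi(R)]=[\varphi(T),\varphi(R)]$ has the spectrum of $[T,R]$. Since $q$ ignores scalars in the first argument, also $q(\psi(S),\psi(R))=q(S,R)$ for $S,R\in F_1(X)$.

(ii) Each $R'\in F_1(Y)$ is $\pm\psi(R)$ for some $R\in F_1(X)$. Write $R'=\varphi(T)$; by Step 1, $T=\lambda+R$ with $R\in F_1(X)$. For all $S$,
$$\sigma([\varphi(T),\varphi(S)])=\sigma([T,S])=\sigma([R,S])=\sigma([\varphi(R),\varphi(S)]).$$
As $\varphi(S)$ runs through $\mathcal B(Y)$, Lemma 2 gives $\varphi(R)\in\pm R'+\mathbb CI$, so $\psi(R)=\pm R'$.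

(iii) $\psi(\lambda R)=\pm\lambda\psi(R)$ for $\lambda\in\mathbb C$. For all $S$, $\sigma([\varphi(\lambda R),\varphi(S)])=\lambda\sigma([R,S])=\sigma([\lambda\varphi(R),\varphi(S)])$, and Lemma 2 gives $\varphi(\lambda R)\in\pm\lambda\varphi(R)+\mathbb CI$.

(iv) $\psi(R)=\pm\psi(R')$ iff $R=\pm R'$. If $\psi(R)=\pm\psi(R')$, then (i) gives $q(S,R)=q(S,R')$ for all $S\in F_1(X)$. By the symmetry of $q$ on rank-one operators, $\sigma([R,S])=\sigma([R',S])$ for all $S\in F_1(X)$, so $R'\in\pm R+\mathbb CI$ by Lemma 2, that is $R'=\pm R$. The converse is (iii) with $\lambda=\pm1$.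

**Step 3: the map $\Psi$.** The purpose is to forget the signs. By (iii) $\psi(0)=0$, and by (iv) $\psi(R)\ne0$ for $R\ne0$. By (iii), $\Psi\langle R\rangle=\langle\psi(R)\rangle$ is a well-defined map from the lines in $F_1(X)$ to the lines in $F_1(Y)$. It is onto by (ii). It is injective: if $\psi(R')=\mu\psi(R)$, $\mu\ne0$, then $\psi(R')=\pm\psi(\mu R)$ by (iii), so $R'=\pm\mu R$ by (iv). Write $R\perp S$ if $q(R,S)=0$; this is a relation between lines, and by (i) $\Psi$ preserves it in both directions.

## 8. Double perps see adjacency, except between two non-nilpotents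

We now have a bijection of lines that preserves one relation, $\perp$. Rank-one operators $x\otimes f$ come from points $x$ and functionals $f$, so we want to read off from $\perp$ when two of them share a point or a functional.

**Definition (adjacent).** Non-proportional rank-one operators $x\otimes f$ and $x'\otimes f'$ are adjacent if $x\parallel x'$ or $f\parallel f'$. For example $E_{11}$ and $E_{12}$ are adjacent, $E_{12}$ and $E_{21}$ are not. If $R,S$ are adjacent, all nonzero elements of $\operatorname{span}(R,S)$ have rank one.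

For a set $\mathcal M$ of nonzero rank-one operators let $\mathcal M^\perp$ be the set of $W\in F_1\setminus\{0\}$ with $W\perp M$ for all $M\in\mathcal M$. One would hope that $\{R,S\}^{\perp\perp}$ contains the whole span of $R$ and $S$ when they are adjacent, and only the two lines when they are not. Write $R-S$ for non-proportional $R,S$ if $\{R,S\}^{\perp\perp}\not\subset\mathbb CR\cup\mathbb CS$. We shall see that the hope fails for adjacent pairs of which neither member is nilpotent, and that this failure is useful: it identifies the nilpotent lines.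

**Lemma 6.** Let $Y_0\subset X$ be the common kernel of finitely many functionals in $X^*$, let $F_0\subset X$ be finite-dimensional, and $G_0=\{g\in X^*:g|_{F_0}=0\}$. If $u\otimes h\ne0$ and $q(u\otimes h,y\otimes g)=0$ for all $y\in Y_0$, $g\in G_0$, then $h|_{Y_0}=0$ or $u\in F_0$.

*Proof.* By (5), $q(u\otimes h,y\otimes g)$ is the product of $h(y)$, $g(u)$ and $h(y)g(u)-h(u)g(y)$. By Fact A on the vector space $Y_0\times G_0$, one of these factors vanishes identically. If it is $h(y)$, then $h|_{Y_0}=0$. If it is $g(u)$, then $u\in F_0$ by Hahn–Banach. If it is the third, then $g(h(y)u-h(u)y)=0$ for all $g\in G_0$, so $h(y)u-h(u)y\in F_0$ for all $y\in Y_0$. The space $Y_0\cap\ker h$ is infinite-dimensional, so it contains some $y\notin F_0$; for this $y$ we get $h(u)y\in F_0$, hence $h(u)=0$. Then $h(y)u\in F_0$ for all $y\in Y_0$, and the conclusion follows. $\square$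

**Lemma 7.** For non-proportional rank-one $R,S$: $R-S$ iff $R,S$ are adjacent and at least one of them is nilpotent. In that case $\{R,S\}^{\perp\perp}=\operatorname{span}(R,S)\setminus\{0\}$.

*Proof.* We test with families $y\otimes g$ that obviously lie in $\{R,S\}^\perp$, because the factor $f(y)g(x)$ in (5) is $0$.

*Not adjacent.* Let $R=x\otimes f$, $S=x'\otimes f'$ with $x\nparallel x'$, $f\nparallel f'$. All nonzero $y\otimes g$ with $f(y)=0=g(x')$ lie in $\{R,S\}^\perp$, and so do all those with $f'(y)=0=g(x)$. Let $u\otimes h\in\{R,S\}^{\perp\perp}$. Lemma 6 with $Y_0=\ker f$, $F_0=\mathbb Cx'$ gives $h\parallel f$ or $u\parallel x'$; with $Y_0=\ker f'$, $F_0=\mathbb Cx$ it gives $h\parallel f'$ or $u\parallel x$. The functional $h$ cannot be proportional to both $f$ and $f'$, nor $u$ to both $x$ and $x'$. So either $h\parallel f$, $u\parallel x$, or $u\parallel x'$, $h\parallel f'$: $u\otimes h\in\mathbb CR\cup\mathbb CS$, and not $R-S$.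

*Same vector.* After scaling, $R=x\otimes f$, $S=x\otimes f'$ with $f\nparallel f'$. All nonzero $y\otimes g$ with $g(x)=0$, and all with $f(y)=f'(y)=0$, lie in $\{R,S\}^\perp$. Let $u\otimes h\in\{R,S\}^{\perp\perp}$. Lemma 6 with $Y_0=X$, $F_0=\mathbb Cx$ gives $u\parallel x$. With $Y_0=\ker f\cap\ker f'$, $F_0=\{0\}$ it gives $h|_{Y_0}=0$, so $h\in\operatorname{span}(f,f')$. Thus $\{R,S\}^{\perp\perp}\subset\operatorname{span}(R,S)$, and we must see which $x\otimes h$, $h=\alpha f+\beta f'$, belong to it.

Let $f(x)=0$ (the case $f'(x)=0$ is the same with the roles exchanged). Let $W=y\otimes g\in\{R,S\}^\perp$. If $g(x)=0$, then $q(x\otimes h,W)=0$. Otherwise scale $W$ so that $g(x)=1$. Then $q(R,W)=f(y)^2=0$ gives $f(y)=0$, and $q(S,W)=0$ reads $f'(y)\bigl(f'(y)-f'(x)g(y)\bigr)=0$. Now $h(y)=\beta f'(y)$ and $h(x)=\beta f'(x)$, so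
$$q(x\otimes h,W)=h(y)\bigl(h(y)-h(x)g(y)\bigr)=\beta^2f'(y)\bigl(f'(y)-f'(x)g(y)\bigr)=0 .$$
So $\{R,S\}^{\perp\perp}=\operatorname{span}(R,S)\setminus\{0\}$, which is not contained in two lines: $R-S$.

Let $f(x)$ and $f'(x)$ be nonzero; scale to $f(x)=f'(x)=1$. Take $y$ with $f(y)=0$, $f'(y)=1$, and $g=f'$. Then $q(R,y\otimes g)=0$ as $f(y)=0$, and $q(S,y\otimes g)=1\cdot(1-1)=0$, so $y\otimes g\in\{R,S\}^\perp$. But $h(y)=\beta$, $h(x)=\alpha+\beta$, $g(x)=g(y)=1$ give
$$q(x\otimes h,y\otimes g)=\beta\bigl(\beta-(\alpha+\beta)\bigr)=-\alpha\beta .$$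
So $x\otimes h\in\{R,S\}^{\perp\perp}$ forces $\alpha\beta=0$, and not $R-S$. This is where the naive hope breaks down.

*Same functional.* After scaling, $R=x\otimes f$, $S=x'\otimes f$ with $x\nparallel x'$. All nonzero $y\otimes g$ with $f(y)=0$, and all with $g(x)=g(x')=0$, lie in $\{R,S\}^\perp$. Lemma 6 with $Y_0=\ker f$, $F_0=\{0\}$ gives $h\parallel f$, and with $Y_0=X$, $F_0=\operatorname{span}(x,x')$ it gives $u\in\operatorname{span}(x,x')$, for every $u\otimes h\in\{R,S\}^{\perp\perp}$. Write $u=\alpha x+\beta x'$, $h=f$.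

Let $f(x)=0$ (similarly if $f(x')=0$). Let $W=y\otimes g\in\{R,S\}^\perp$. If $f(y)=0$, then $q(u\otimes f,W)=0$. Otherwise scale so that $f(y)=1$. Then $q(R,W)=g(x)^2=0$ gives $g(x)=0$, and $q(S,W)=g(x')\bigl(g(x')-f(x')g(y)\bigr)=0$. Since $g(u)=\beta g(x')$ and $f(u)=\beta f(x')$,
$$q(u\otimes f,W)=g(u)\bigl(g(u)-f(u)g(y)\bigr)=\beta^2g(x')\bigl(g(x')-f(x')g(y)\bigr)=0 .$$
So $\{R,S\}^{\perp\perp}=\operatorname{span}(R,S)\setminus\{0\}$ and $R-S$.

Let $f(x)=f(x')=1$ after scaling. Take $g$ with $g(x)=0$, $g(x')=1$, and $y=x'$. Then $q(R,y\otimes g)=0$ as $g(x)=0$, and $q(S,y\otimes g)=1\cdot(1-1)=0$, while $q(u\otimes f,y\otimes g)=\beta(\beta-(\alpha+\beta))=-\alpha\beta$. So $\{R,S\}^{\perp\perp}\subset\mathbb CR\cup\mathbb CS$, and not $R-S$. $\square$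

**Lemma 8.** A rank-one $R$ is nilpotent iff for every $S$ with $R-S$ and every $U\in\{R,S\}^{\perp\perp}\setminus\mathbb CR$ we have $R-U$.

*Proof.* Let $R$ be nilpotent and $R-S$. By Lemma 7, $S$ is adjacent to $R$ and $U\in\operatorname{span}(R,S)\setminus\mathbb CR$; so $U$ is adjacent to $R$, and $R-U$ because $R$ is nilpotent. Let $R=x\otimes f$ with $f(x)\ne0$. Take $0\ne f'\in x^\perp$, $S=x\otimes f'$, $U=R+S=x\otimes(f+f')$. Then $R-S$ since $S$ is nilpotent, and $U\in\{R,S\}^{\perp\perp}\setminus\mathbb CR$. But neither $R$ nor $U$ is nilpotent, since $(f+f')(x)=f(x)\ne0$. So not $R-U$. $\square$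

The relation $-$ and the criterion of Lemma 8 are expressed through lines and $\perp$ only. Since $\Psi$ is a bijection preserving $\perp$ in both directions, it maps the lines in $\{R,S\}^{\perp}$ onto those in $\{\psi(R),\psi(S)\}^\perp$, and likewise for double perps. So $\Psi$ preserves $-$ and nilpotency in both directions. Between nilpotents, $-$ is adjacency. Therefore $\Psi$ restricts to a bijection between the lines of $N_1(X)$ and those of $N_1(Y)$ that preserves adjacency in both directions.

## 9. Points, hyperplanes, and a semilinear map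

Let $P(\cdot)$ denote projective space, and $\langle x\rangle$, $\langle f\rangle$ its points. For $\langle x\rangle\in P(X)$ and $\langle f\rangle\in P(X^*)$ let
$$\mathcal C_x=\{\langle x\otimes f'\rangle:0\ne f'\in x^\perp\},\qquad \mathcal C^f=\{\langle x'\otimes f\rangle:0\ne x'\in\ker f\}.$$

**Step 1: maximal adjacent families.** The purpose is to recover the points and functionals from adjacency. Each $\mathcal C_x$ and $\mathcal C^f$ is infinite and consists of pairwise adjacent lines. If $x\otimes f_1$, $x\otimes f_2$ are adjacent and $u\otimes h$ is adjacent or proportional to both, then $u\parallel x$; otherwise $h\parallel f_1$ and $h\parallel f_2$, although $f_1\nparallel f_2$. The same holds with the roles of vectors and functionals exchanged. So a set of at least two pairwise adjacent lines of $N_1(X)$ lies in a single $\mathcal C_x$ or $\mathcal C^f$. Moreover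
$$\mathcal C_x\cap\mathcal C_{x'}=\emptyset\ (\langle x\rangle\ne\langle x'\rangle),\qquad \mathcal C^f\cap\mathcal C^{f'}=\emptyset\ (\langle f\rangle\ne\langle f'\rangle),$$
and $\mathcal C_x\cap\mathcal C^f=\{\langle x\otimes f\rangle\}$ if $f(x)=0$, $=\emptyset$ otherwise. As these sets are infinite, none is contained in a different one, and no $\mathcal C_x$ equals a $\mathcal C^f$. So the maximal sets of pairwise adjacent lines are exactly the $\mathcal C_x$ and the $\mathcal C^f$, and $\Psi$ maps the collection of these sets bijectively onto the corresponding collection for $Y$.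

**Step 2: types do not mix.** The purpose is to show that $\Psi$ treats all $\mathcal C_x$ alike. Suppose $\Psi(\mathcal C_x)=\mathcal C_y$ and $\Psi(\mathcal C_{x'})=\mathcal C^g$. Choose $f\ne0$ with $f(x)=f(x')=0$. Then $\Psi(\mathcal C^f)$ meets $\mathcal C_y$ and differs from it, so it is some $\mathcal C^h$, since different sets with lower index are disjoint. But it also meets $\mathcal C^g$ and differs from it, which is impossible for the same reason. So all $\Psi(\mathcal C_x)$ are of one type. Given $f\ne0$, choose $0\ne x\in\ker f$: $\Psi(\mathcal C^f)$ meets $\Psi(\mathcal C_x)$ and differs from it, so it is of the other type. As $\Psi$ is a bijection between the collections, one of the following holds.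

- Case 1: $\Psi(\mathcal C_x)=\mathcal C_{\pi(x)}$ and $\Psi(\mathcal C^f)=\mathcal C^{\pi_*(f)}$, with bijections $\pi:P(X)\to P(Y)$, $\pi_*:P(X^*)\to P(Y^*)$.
- Case 2: $\Psi(\mathcal C_x)=\mathcal C^{\pi(x)}$ and $\Psi(\mathcal C^f)=\mathcal C_{\pi_*(f)}$, with bijections $\pi:P(X)\to P(Y^*)$, $\pi_*:P(X^*)\to P(Y)$.

**Step 3: collinearity.** The purpose is to make $\pi$ algebraic. In both cases $f(x)=0$ iff $\mathcal C_x\cap\mathcal C^f\ne\emptyset$ iff the images meet iff $\pi(x)$ and $\pi_*(f)$ annihilate each other. Now $u\in\operatorname{span}(x,x')$ iff every functional that kills $x$ and $x'$ kills $u$; and $h\in\operatorname{span}(g,g')\subset Y^*$ iff every $y$ killed by $g$ and $g'$ is killed by $h$. Since $\pi_*$ is a bijection, $\pi$ preserves collinearity in both directions.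

A map $D:V\to W$ is $\tau$-semilinear, for an automorphism $\tau$ of the field $\mathbb C$, if it is additive and $D(\lambda v)=\tau(\lambda)Dv$; coordinatewise complex conjugation on $\mathbb C^n$ is an example. We use the fundamental theorem of projective geometry (R. Baer, *Linear Algebra and Projective Geometry*, Ch. III): if $V,W$ are complex vector spaces of dimension $\ge3$, finite or infinite, every bijection $P(V)\to P(W)$ that preserves collinearity in both directions is induced by a bijective $\tau$-semilinear map $V\to W$ for some automorphism $\tau$ of $\mathbb C$. So $\pi$ is induced by a $\tau$-semilinear bijection.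

Before we treat the cases, we isolate an argument that both need. It shows that a multiplier $c(x,f)$ is constant up to sign, and that $\tau$ is trivial.

**Lemma 9.** Let $\tau$ be an automorphism of $\mathbb C$, and let $c(x,f)\ne0$ be defined for all $x\otimes f\in N_1(X)$, as a function of the pair $(x,f)$, such that
$$c(x,f)^2c(y,g)^2\,\tau\bigl(f(y)g(x)\bigr)^2=\bigl(f(y)g(x)\bigr)^2\tag{8}$$
for all $x\otimes f,\,y\otimes g\in N_1(X)$, and $c(\lambda x,f)\tau(\lambda)=\pm\lambda c(x,f)$ for $\lambda\ne0$. Then $\tau=\mathrm{id}$, and there is $c_0\in\{1,i\}$ with $c(x,f)=\pm c_0$ for all $(x,f)$.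

*Proof.* Let first $x,x'$ be independent and $f,f'$ be independent, $f(x)=f'(x')=0$. The $y$ with $f(y)=f'(y)=1$ form an infinite-dimensional affine space, so one of them is outside $\operatorname{span}(x,x')$. Then choose $g\in X^*$ with $g(x)=g(x')=1$, $g(y)=0$. By (8), $c(x,f)^2c(y,g)^2=1=c(x',f')^2c(y,g)^2$, so $c(x,f)^2=c(x',f')^2$. Given arbitrary pairs $(x,f)$, $(x',f')$, choose $x''\notin\mathbb Cx\cup\mathbb Cx'$ and $f''\in x''^\perp\setminus(\mathbb Cf\cup\mathbb Cf')$, and compare both with $(x'',f'')$. So $c^2$ is a constant $d$, and (8) for a pair with $f(y)g(x)=1$, as above, gives $d^2=1$. Hence $c=\pm c_0$ with $c_0=1$ or $c_0=i$, the sign depending on $(x,f)$.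

The second hypothesis now says $\tau(\lambda)=\pm\lambda$ for every $\lambda$. If $\tau(\lambda)=-\lambda$ with $\lambda\ne0$, then $1-\lambda=\tau(1+\lambda)=\pm(1+\lambda)$; the sign $+$ gives $\lambda=0$, the sign $-$ gives $1=-1$. Both are impossible. So $\tau=\mathrm{id}$. $\square$

## 10. The two cases: conjugation and transposition

In each case we first determine $\psi$ on $N_1(X)$, then recover $\varphi$ from (7) and Lemma 1.

**Case 1, Step 1: the companion of $A$.** The purpose is a formula for $\psi$ on $N_1(X)$. Let $A:X\to Y$ be the $\tau$-semilinear bijection inducing $\pi$. For $f\in X^*$ put $Bf=\tau\circ f\circ A^{-1}$. This is a linear functional on $Y$, because $A^{-1}(\lambda y)=\tau^{-1}(\lambda)A^{-1}y$. For $f\ne0$ its kernel is $A(\ker f)$. By Step 3 of Section 9 that is also the kernel of a bounded functional representing $\pi_*(f)$. Functionals with the same kernel are proportional, so $Bf$ is bounded and $\langle Bf\rangle=\pi_*(f)$. For $x\otimes f\in N_1(X)$, the line $\Psi\langle x\otimes f\rangle$ lies in $\mathcal C_{\pi(x)}\cap\mathcal C^{\pi_*(f)}$.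 Hence
$$\psi(x\otimes f)=c(x,f)\,Ax\otimes Bf,\qquad (Bf)(Ay)=\tau(f(y)),$$
with $c(x,f)\ne0$.

**Case 1, Step 2: $A$ is linear and bounded.** The purpose is to remove $\tau$ and to get a topological isomorphism. For $R,S\in N_1$ we have $q(R,S)=\operatorname{tr}(RS)^2$, and $\operatorname{tr}((x\otimes f)(y\otimes g))=f(y)g(x)$. So (i) of Section 7 gives (8). By (iii) there, $\psi(\lambda x\otimes f)=\pm\lambda\psi(x\otimes f)$, while $A(\lambda x)=\tau(\lambda)Ax$; so $c(\lambda x,f)\tau(\lambda)=\pm\lambda c(x,f)$. Lemma 9 yields $\tau=\mathrm{id}$ and $c=\pm c_0$, $c_0\in\{1,i\}$. So $A$ is linear. For every $f\in X^*$, $f\circ A^{-1}=Bf$ is bounded, so $A^{-1}$ maps the unit ball to a weakly bounded set, which is bounded by the uniform boundedness principle. So $A^{-1}$ is bounded, and by the open mapping theorem so is $A$. As $A(x\otimes f)A^{-1}=Ax\otimes(f\circ A^{-1})$,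
$$\psi(R)=\pm c_0\,ARA^{-1}\qquad(R\in N_1(X)).$$

**Case 1, Step 3: all operators.** The purpose is to recover $\varphi(T)$. Put $\varphi_1(T)=A^{-1}\varphi(T)A$. For $x\otimes f\in N_1(X)$, $\psi(x\otimes f)$ is nilpotent too, so (7) reads
$$f(Tx)^2=\operatorname{tr}\bigl(\varphi(T)\psi(x\otimes f)\bigr)^2=c_0^2\,f(\varphi_1(T)x)^2 .$$
If $x=0$ or $f=0$ this is trivial. Lemma 1 with $T'=c_0\varphi_1(T)$ gives $c_0\varphi_1(T)\in\pm T+\mathbb CI$. Since $c_0^{-1}=\pm c_0$,
$$\varphi_1(T)=c_0\,\varepsilon(T)T+\eta(T)I,\qquad\varepsilon(T)\in\{1,-1\},\ \eta(T)\in\mathbb C.\tag{9}$$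
Then $\sigma([T,S])=\sigma([\varphi_1(T),\varphi_1(S)])=\delta\,\varepsilon(T)\varepsilon(S)\,\sigma([T,S])$ with $\delta=c_0^2$.

**Case 2, Step 1: the companion of $D$.** The purpose is again a formula for $\psi$ on $N_1(X)$. Let $D:X\to Y^*$ be the $\tau$-semilinear bijection inducing $\pi$. For $0\ne f\in X^*$ let $y$ represent $\pi_*(f)\in P(Y)$. The map $x\mapsto\tau^{-1}\bigl((Dx)(y)\bigr)$ is a linear functional on $X$, and its zero set is $\ker f$ by Step 3 of Section 9. So it equals $\mu f$ with $\mu\ne0$. Replacing $y$ by $Ef:=\tau(\mu^{-1})y$ we get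
$$(Dx)(Ef)=\tau(f(x))\qquad(x\in X).$$
Put $E0=0$. As $D$ maps onto $Y^*$, $Ef$ is the only vector with this property. Since $(Dx)(Ef+Eg)=\tau((f+g)(x))$ and $(Dx)(\tau(\lambda)Ef)=\tau(\lambda f(x))$, uniqueness shows that $E:X^*\to Y$ is $\tau$-semilinear. It is injective since $Ef\ne0$ for $f\ne0$. It is onto: every $0\ne y\in Y$ represents some $\pi_*(f)=\langle Ef\rangle$, so $y=\mu Ef=E(\tau^{-1}(\mu)f)$. For $x\otimes f\in N_1(X)$ the line $\Psi\langle x\otimes f\rangle$ lies in $\mathcal C^{\pi(x)}\cap\mathcal C_{\pi_*(f)}$, so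
$$\psi(x\otimes f)=c(x,f)\,Ef\otimes Dx,\qquad c(x,f)\ne0 .$$

**Case 2, Step 2: linearity, boundedness, reflexivity.** The purpose is to get an isomorphism $X^*\to Y$. We have
$$\operatorname{tr}\bigl((Ef\otimes Dx)(Eg\otimes Dy)\bigr)=(Dx)(Eg)\,(Dy)(Ef)=\tau\bigl(g(x)f(y)\bigr),$$
so (i) gives (8), and (iii) with $D(\lambda x)=\tau(\lambda)Dx$ gives $c(\lambda x,f)\tau(\lambda)=\pm\lambda c(x,f)$. By Lemma 9, $\tau=\mathrm{id}$, $c=\pm c_0$ with $c_0\in\{1,i\}$, and $D,E$ are linear. Each $h\in Y^*$ is some $Dx$, and $h\circ E$ is $f\mapsto f(x)$, which is continuous on $X^*$. So $E$ maps the unit ball to a weakly bounded, hence bounded, set; $E$ is bounded, and by the open mapping theorem it is an isomorphism. Its adjoint $E^*:Y^*\to X^{**}$ is onto, and $E^*(Dx)=(f\mapsto f(x))$ is the canonical image of $x$. So every element of $X^{**}$ is a canonical image: $X$ is reflexive, and so is $Y\cong X^*$. Put $A=E$. The adjoint $(x\otimes f)^*$ maps $g\in X^*$ to $g(x)f$, so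
$$A(x\otimes f)^*A^{-1}y=(A^{-1}y)(x)\,Af=(Dx)(y)\,Ef,$$
because $(Dx)(y)=(Dx)(E(A^{-1}y))=(A^{-1}y)(x)$. Hence $\psi(R)=\pm c_0\,AR^*A^{-1}$ for $R\in N_1(X)$.

**Case 2, Step 3: all operators.** The purpose is the same as in Case 1. By reflexivity $A^{-1}\varphi(T)A=\varphi_1(T)^*$ for a unique $\varphi_1(T)\in\mathcal B(X)$. For $x\otimes f\in N_1(X)$, (7) gives
$$f(Tx)^2=\operatorname{tr}\bigl(\varphi(T)\psi(x\otimes f)\bigr)^2=c_0^2\bigl((Dx)(\varphi(T)Ef)\bigr)^2=c_0^2f(\varphi_1(T)x)^2,$$
since $(Dx)(\varphi(T)Ef)=(Dx)(E\varphi_1(T)^*f)=(\varphi_1(T)^*f)(x)$. As before Lemma 1 yields (9). Since $[\varphi_1(T)^*,\varphi_1(S)^*]=-[\varphi_1(T),\varphi_1(S)]^*$ by (2), we get $\sigma([T,S])=\delta\,\varepsilon(T)\varepsilon(S)\,\sigma([T,S])$, now with $\delta=-c_0^2$.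

In both cases, then,
$$\sigma([T,S])=\delta\,\varepsilon(T)\varepsilon(S)\,\sigma([T,S])\qquad(T,S\in\mathcal B(X)),\quad\delta\in\{1,-1\}.\tag{10}$$

## 11. Three matrices with pairwise asymmetric commutators

We must exclude $\delta=-1$, that is, the factor $i$ in Case 1 and its absence in Case 2. Write $T\sim S$ if $\sigma([T,S])$ is not symmetric. Then (10) says
$$T\sim S\ \Longrightarrow\ \delta\,\varepsilon(T)\varepsilon(S)=1.$$
A single pair $T\sim S$ does not help: $\delta=-1$ would only mean $\varepsilon(T)=-\varepsilon(S)$. But three operators with $T_i\sim T_j$ for all $i<j$ cannot carry pairwise different signs.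

**Step: a triangle.** The purpose is to produce such operators. The polynomial $\det[M,M']$ on pairs of $3\times3$ matrices is nonzero, since in Section 1 the commutator is $\operatorname{diag}(-1,\frac23,\frac13)$. By Fact A on $M_3(\mathbb C)^3$ there are $M_1,M_2,M_3$ with $\det[M_i,M_j]\ne0$ for $i<j$. Let $X=E\oplus Z$ with $\dim E=3$, $Z$ closed, and $T_i=M_i\oplus0$. Then $\sigma([T_i,T_j])$ consists of $0$ and the eigenvalues of $[M_i,M_j]$, which are nonzero. If this were symmetric, the set of eigenvalues, of at most three nonzero numbers, would be symmetric. Then it has an even number of elements, so it is $\{a,-a\}$ with multiplicities $2$ and $1$, and the trace is $\pm a\ne0$, contradicting that a commutator of matrices has trace $0$. So $T_i\sim T_j$ for $i<j$. Multiplying the three equations $\delta\varepsilon(T_i)\varepsilon(T_j)=1$ gives $\delta^3=1$, hence $\delta=1$.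

So $c_0^2=1$ and $c_0=1$ in Case 1, and $-c_0^2=1$ and $c_0=i$ in Case 2. By (9), in Case 1 $\varphi(T)=A\varphi_1(T)A^{-1}=\varepsilon(T)ATA^{-1}+\eta(T)I$, and in Case 2 $\varphi(T)=A\varphi_1(T)^*A^{-1}=i\varepsilon(T)AT^*A^{-1}+\eta(T)I$ with $X,Y$ reflexive. It remains to show that $\varepsilon$ is constant off $\mathcal S(X)$.

## 12. One sign outside the exceptional set

By now $T\sim S$ implies $\varepsilon(T)=\varepsilon(S)$. Every $T\notin\mathcal S(X)$ has some partner $S$ with $T\sim S$, by definition, but that alone does not connect two given operators. We connect first the operators not of degree $\le2$, through a common finite rank partner, and then attach the rest.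

**Step 1: operators not of degree $\le2$.** The purpose is to find, for $T_1,T_2$ not of degree $\le2$, an operator $V$ with $T_1\sim V\sim T_2$. By Lemma 4 there are finite rank $V_1,V_2$ with $T_i\sim V_i$. Let $V=sV_1+tV_2$ with $s,t\in\mathbb C$. Put $G=\operatorname{ran}V_1+\operatorname{ran}V_2$, $G_i=G+T_iG$, $n_i=\dim G_i$. For all $s,t$, $[T_i,V]$ maps $X$ into the fixed finite-dimensional space $G_i$. Let
$$r_i(z)=z\det\bigl(z-[T_i,V]|_{G_i}\bigr),$$
a monic polynomial of degree $n_i+1$ whose zero set is $\sigma([T_i,V])$ by Fact B, and whose coefficients are polynomials in $(s,t)$. The spectrum is symmetric iff every zero of $r_i(z)$ is a zero of $r_i(-z)$. Zeros of $r_i$ have multiplicity at most $n_i+1$, so this holds iff $r_i(z)$ divides $r_i(-z)^{n_i+1}$, that is, iff the remainder on dividing $r_i(-z)^{n_i+1}$ by $r_i(z)$ vanishes. As $r_i$ is monic, the coefficients of that remainder are polynomials in $(s,t)$. For $i=1$ one of them is nonzero at $(1,0)$, since $T_1\sim V_1$; for $i=2$ one of them is nonzero at $(0,1)$. By Fact A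 some $(s,t)$ makes both nonzero. Then $T_1\sim V\sim T_2$, and $\varepsilon(T_1)=\varepsilon(V)=\varepsilon(T_2)$. So $\varepsilon$ has a constant value $\kappa$ on the operators not of degree $\le2$.

**Step 2: $T\notin\mathcal S(X)$ of degree $\le2$.** The purpose is to find a partner of $T$ not of degree $\le2$. By Theorem 2(b) and (c), $T=\alpha+N$ with $N^2=0$ and $N$ not compact, so of infinite rank. Choose $U$ with $N\sim U$, equivalently $T\sim U$. If $U$ is not of degree $\le2$, then $\varepsilon(T)=\varepsilon(U)=\kappa$.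

Otherwise $U$ has degree $\le2$ and $U\notin\mathcal S(X)$, since $\sigma([U,N])=-\sigma([N,U])$ is not symmetric. So $U=\beta+M$ with $M^2=0$ and $M$ of infinite rank. We perturb $U$ without changing $[N,U]$. Put $(\operatorname{ran}N)^\perp=\{f\in X^*:f|_{\operatorname{ran}N}=0\}$, and call $K=x\otimes f$ admissible if $0\ne x\in\ker N$ and $0\ne f\in(\operatorname{ran}N)^\perp$. Both spaces are nonzero, as they contain $\operatorname{ran}N$ and $\operatorname{ran}N^*$, respectively. For admissible $K$, $NK=Nx\otimes f=0$ and $KN=x\otimes N^*f=0$. So $[N,U+tK]=[N,U]$, and $T\sim U+tK$ for all $t\in\mathbb C$. If for some admissible $K$ and some $t$ the operator $U+tK$ is not of degree $\le2$, then $\varepsilon(T)=\varepsilon(U+tK)=\kappa$, and we are done.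

**Step 3: such a perturbation exists.** The purpose is to derive a contradiction if $U+tK$, equivalently $M+tK$, has degree $\le2$ for all admissible $K$ and all $t$. Fix an admissible $K=x\otimes f$ and $t\ne0$. Since $M^2=0$, the finite rank operator
$$(M+tK)^2=t(MK+KM)+t^2K^2$$
equals $a+b(M+tK)$ for some scalars $a,b$. So $a+bM$ has finite rank, hence so has $(a+bM)(a-bM)=a^2I$, and $a=0$. Then $bM$ has finite rank, and $b=0$ because $M$ has infinite rank. So $MK+KM+tK^2=0$ for every $t\ne0$, whence $MK+KM=0$, that is,
$$Mx\otimes f=-x\otimes M^*f .$$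
Apply this to a vector $z$ with $f(z)=1$: $Mx\in\mathbb Cx$, and so $Mx=0$ because $M^2=0$. Then $x\otimes M^*f=0$, so $M^*f=0$.

As $x$ and $f$ range over all nonzero elements of $\ker N$ and $(\operatorname{ran}N)^\perp$, we get $\ker N\subset\ker M$ and $(\operatorname{ran}N)^\perp\subset\ker M^*=(\operatorname{ran}M)^\perp$. By Hahn–Banach the second inclusion gives $\operatorname{ran}M\subset\overline{\operatorname{ran}N}\subset\ker N$, so $NM=0$. The first gives $\operatorname{ran}N\subset\ker N\subset\ker M$, so $MN=0$. Hence $[N,U]=[N,M]=0$, whose spectrum $\{0\}$ is symmetric. This contradicts $N\sim U$.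

So $\varepsilon=\kappa$ on all of $\mathcal B(X)\setminus\mathcal S(X)$. Together with Section 6 this proves Theorem 1. $\blacksquare$

## 13. Additive maps, continuous maps, and the disjointness of the two forms

We prove Corollary 3. Put $\varphi_1(T)=A^{-1}\varphi(T)A$ in form 1, and $\varphi_1(T)^*=A^{-1}\varphi(T)A$ in form 2. Then $\varphi_1(T)=c_0\varepsilon(T)T+\eta(T)I$ with $c_0=1$, respectively $c_0=i$, and $\varphi_1$ is additive (continuous) if $\varphi$ is. For scalar $T$ the sign $\varepsilon(T)$ may be changed at will, if $\eta(T)$ is changed accordingly; so only non-scalar $T$ matter. Let $\kappa$ be the value of $\varepsilon$ off $\mathcal S(X)$. By Lemma 4 all operators not of degree $\le2$ lie off $\mathcal S(X)$.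

**Additive maps.** The purpose is to show $\varepsilon(T)=\kappa$ for non-scalar $T\in\mathcal S(X)$, by writing $T$ as a difference of two operators with sign $\kappa$. Take $S\in\mathcal B(X)$ and $x$ with $x,Sx,S^2x$ independent, and $g_1,g_2,g_3\in X^*$ biorthogonal to these three vectors. The determinant of the matrix $\bigl(g_j((T+tS)^kx)\bigr)$, $j=1,2,3$, $k=0,1,2$, is a polynomial in $t$ of degree $\le0+1+2=3$, with $t^3$-coefficient $\det\bigl(g_j(S^kx)\bigr)=1$. So it is nonzero for some $t\ne0$, and then $x,(T+tS)x,(T+tS)^2x$ are independent. Hence neither $T+tS$ nor $tS$ is of degree $\le2$. By additivity, modulo scalars,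
$$c_0\kappa(T+tS)\equiv c_0\varepsilon(T)T+c_0\kappa tS .$$
So $(\kappa-\varepsilon(T))T\in\mathbb CI$, and $\varepsilon(T)=\kappa$ since $T$ is not scalar.

**Continuous maps.** The purpose is to show that $\varepsilon$ is locally constant on the connected set $\mathcal B(X)\setminus\mathbb CI$. Suppose $T_n\to T$ with $T$ non-scalar and $\varepsilon(T_n)=-\varepsilon(T)$ for all $n$. In the quotient $\mathcal B(X)/\mathbb CI$ the class of $\varphi_1(T_n)$ is that of $c_0\varepsilon(T_n)T_n$, and it converges to the class of $-c_0\varepsilon(T)T$ and, by continuity, to the class of $c_0\varepsilon(T)T$. So $T$ is scalar, a contradiction. The set $\mathcal B(X)\setminus\mathbb CI$ is connected: if $u\ne v$ lie outside $\mathbb CI$, then the $z\in\mathbb C$ with $u+z(v-u)\in\mathbb CI$ form an affine subspace of $\mathbb C$ not containing $0$, hence at most one point, also different from $1$, and $\mathbb C$ without that point is path connected. So $\varepsilon$ is constant on $\mathcal B(X)\setminus\mathbb CI$, and we give it the same value on $\mathbb CI$.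

**Exclusivity.** The purpose is to read off the form from $\Psi$, which is determined by $\varphi$. In form 1, $\psi(R)=\pm ARA^{-1}$ for $R\in F_1(X)$, so $\Psi$ maps each $\mathcal C_x$ into $\mathcal C_{Ax}$. In form 2, $\psi(x\otimes f)=\pm iA(x\otimes f)^*A^{-1}=\pm i\,Af\otimes g$ with $g(y)=(A^{-1}y)(x)$, so $\Psi$ maps $\mathcal C_x$ into $\mathcal C^g$. Since $\Psi$ is injective, the image of $\mathcal C_x$ is infinite, while $\mathcal C_y\cap\mathcal C^g$ has at most one element. So $\varphi$ cannot have both forms. $\blacksquare$
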